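# Half-line mappings and the two-functional conjecture in the class $S$

## 1. The half-line mappings $f_\omega$

Let $\mathbb D=\{z:|z|<1\}$, and let $S$ be the class of functions $f(z)=z+a_2z^2+a_3z^3+\cdots$ analytic and univalent in $\mathbb D$. The talk turns on one family of members of $S$. For $|\omega|<\pi/2$ let
$$f_\omega(z)=\frac{z+i\sin\omega\; z^2}{(1-e^{-i\omega}z)^2}=\frac1{4\cos\omega}\big(T(z)^2-1\big),\qquad T(z)=\frac{1+e^{i\omega}z}{1-e^{-i\omega}z}.\tag{1}$$
The two formulas agree because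
$$(1+e^{i\omega}z)^2-(1-e^{-i\omega}z)^2=4\cos\omega\, z+2i\sin2\omega\, z^2=4\cos\omega\,(z+i\sin\omega\, z^2).$$

**The image.** The Möbius map $T$ has its zero $-e^{-i\omega}$ and its pole $e^{i\omega}$ on the unit circle, so it maps the circle to a line through $0$. For $\omega\neq0$,
$$T(1)=\frac{1+e^{i\omega}}{1-e^{-i\omega}}=-i\cot(\omega/2)\,e^{i\omega},$$
so this line is $ie^{i\omega}\mathbb R$; for $\omega=0$ it is the imaginary axis, by the standard mapping $(1+z)/(1-z)$. Since $T(0)=1$ and $\cos\omega>0$, we get $T(\mathbb D)=e^{i\omega}\{\mathrm{Re}>0\}$. Squaring is injective on a half-plane whose boundary line passes through $0$, and it omits exactly the squares $(ie^{i\omega}s)^2=-s^2e^{2i\omega}$, $s\in\mathbb R$. Hence $f_\omega$ is univalent, it has $f_\omega(0)=0$ and $f_\omega'(0)=1$ by (1), so $f_\omega\in S$. It omits exactly the closed half-line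
$$\Gamma_\omega=\{w_0(1+\tau e^{2i\omega}):\tau\ge0\},\qquad w_0=-\frac1{4\cos\omega}.\tag{2}$$
At its tip $w_0$ this half-line makes the angle $2|\omega|$ with the radial direction.

For $\omega=0$ this is the Koebe function $k(z)=z/(1-z)^2$, which omits $(-\infty,-\frac14]$. The rotations $e^{-i\theta}k(e^{i\theta}z)=z/(1-e^{i\theta}z)^2$ of $k$ omit half-lines lying on lines through $0$. For $0<|\omega|<\pi/2$ the line carrying $\Gamma_\omega$ misses $0$, because $1+\tau e^{2i\omega}=0$ with real $\tau$ would force $e^{2i\omega}$ to be real. So for $\omega\ne0$ the function $f_\omega$ is not a rotation of $k$.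

**A special point.** From $T'=2\cos\omega/(1-e^{-i\omega}z)^2$ we get
$$f_\omega'(z)=\frac{1+e^{i\omega}z}{(1-e^{-i\omega}z)^3}.\tag{3}$$
Put $\zeta=i\sin\omega$. Then $1+e^{i\omega}\zeta=1-\sin^2\omega+i\sin\omega\cos\omega=\cos\omega\,e^{i\omega}$, and likewise $1-e^{-i\omega}\zeta=\cos\omega\,e^{-i\omega}$. Also $1+i\sin\omega\,\zeta=\cos^2\omega$. Therefore
$$f_\omega(\zeta)=\zeta e^{2i\omega},\qquad f_\omega'(\zeta)=\frac{e^{4i\omega}}{\cos^2\omega}.\tag{4}$$

**Two reflections.** Conjugating coefficients in (1) gives $f_{-\omega}(z)=\overline{f_\omega(\bar z)}$. Reflecting in the imaginary axis gives the mirror function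
$$\hat f_\omega(z)=-\overline{f_\omega(-\bar z)}=\frac{z+i\sin\omega\,z^2}{(1+e^{i\omega}z)^2}\in S,\qquad \hat f_\omega'(z)=\overline{f_\omega'(-\bar z)} .\tag{5}$$
Since $1-f_\omega/w_0=1+4\cos\omega f_\omega=T^2$, we also have $\hat f_\omega=f_\omega/T^2=\dfrac{w_0f_\omega}{w_0-f_\omega}$.

What the family is for: it refutes a conjecture stating that only rotations of $k$ can solve two genuinely different linear extremal problems on $S$. For small $\omega\ne0$ the function $f_\omega$ solves two such problems, and the point $\zeta$ is where the problems live.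

## 2. Linear extremal problems on $S$ and the conjecture

Let $H(\mathbb D)$ be the space of analytic functions on $\mathbb D$ with locally uniform convergence. A **continuous linear functional** in this talk is a continuous complex-linear functional on $H(\mathbb D)$ that is not constant on $S$. Examples are $g\mapsto a_n(g)$ for $n\ge2$, or $g\mapsto g'(\zeta)$ for a fixed $\zeta\in\mathbb D\setminus\{0\}$. A function $f\in S$ **maximizes** $\mathrm{Re}\{L\}$ if $\mathrm{Re}\{L(f)\}=\max_{g\in S}\mathrm{Re}\{L(g)\}$; the maximum exists because $S$ is compact.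

**Independence.** $L$ and $M$ are independent if there are no $c>0$ and $d\in\mathbb C$ with $L(g)=cM(g)+d$ for all $g\in S$. The additive constant is there because $g(0)=0$ and $g'(0)=1$ on $S$. For example, $g'(0)+a_2$ and $3a_2$ are dependent, since $g'(0)+a_2=\frac13(3a_2)+1$ on $S$. On the other hand $a_2$ and $-a_2$ are independent in this sense, because $c$ must be positive.

Independence can be tested on the space $H_2=\{G\in H(\mathbb D):G(0)=G'(0)=0\}$.

**Lemma 1.** Let $L,M$ be continuous complex-linear on $H(\mathbb D)$ and $c>0$. Then $L=cM+d$ on $S$ for some $d\in\mathbb C$ if and only if $L=cM$ on $H_2$. Likewise, $L$ is constant on $S$ if and only if $L=0$ on $H_2$.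

*Proof.* Let $n\ge2$ and $0<\eta\le1/n$. For $z_1\ne z_2$ in $\mathbb D$ we have $\eta|z_1^n-z_2^n|<\eta n|z_1-z_2|\le|z_1-z_2|$, so $z+\eta z^n\in S$. If $L=cM+d$ on $S$, subtract this identity for the function $z$ from the one for $z+\eta z^n$. The result is $L(z^n)=cM(z^n)$ for all $n\ge2$. Taylor polynomials of $G\in H_2$ converge to $G$ locally uniformly, so $L=cM$ on $H_2$. Conversely, if $L=cM$ on $H_2$, write $g=z+(g-z)$ with $g-z\in H_2$ to get $L(g)=cM(g)+(L-cM)(z)$. The second claim is the same argument with $cM$ replaced by $0$. $\square$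

**Two-functional conjecture.** If $f$ maximizes $\mathrm{Re}\{L\}$ and $\mathrm{Re}\{M\}$ for any pair of independent continuous linear functionals $L$ and $M$, then $f$ is a rotation of the Koebe function.

Some cases are known. Schaeffer and Spencer proved the conclusion for independent $L=\lambda_2a_2+\cdots+\lambda_na_n$ and $M=\mu_2a_2+\cdots+\mu_ma_m$ with $\lambda_n\ne0$, $\mu_m\neq0$, when $n-1$ and $m-1$ are relatively prime. Bakhtin proved it when $f$ maximizes $\mathrm{Re}\{a_n\}$ and $\mathrm{Re}\{a_m\}$ for any integers $n,m\ge2$, $n\ne m$. It has also been verified for large classes of functionals of rational type, that is, finite linear combinations of functionals $f\mapsto f^{(k)}(\zeta)$ with $\zeta\in\mathbb D$ and $k=0,1,2,\dots$.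

**The simplest case by hand: $L=\lambda a_2$, $\lambda\ne0$.** Recall the area theorem: if $F(\xi)=\xi+b_0+\sum_{n\ge1}b_n\xi^{-n}$ is univalent in $|\xi|>1$, then $\sum n|b_n|^2\le1$. Let $G=z+a_2z^2+\cdots\in S$. Since $G(z)/z$ has no zeros, $P(z)=\sqrt{z/G(z)}=1+\sum_{m\ge1}d_mz^m$ is analytic in $\mathbb D$, and $d_1=-a_2/2$. The function
$$F(\xi)=1/\sqrt{G(\xi^{-2})}=\xi P(\xi^{-2})=\xi+\sum_{m\ge1} d_m\xi^{-(2m-1)}$$
is odd, has no zeros, and $F(\xi_1)=F(\xi_2)$ forces $\xi_1^2=\xi_2^2$; the case $\xi_2=-\xi_1$ would give $F(\xi_1)=-F(\xi_1)$, hence $F(\xi_1)=0$. So $F$ is univalent, and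
$$\sum_{m\ge1}(2m-1)|d_m|^2\le1.\tag{6}$$
Hence $|a_2|\le2$. If $|a_2|=2$, then $d_m=0$ for $m\ge2$, so $P=1-qz$ with $|q|=1$ and $G=z/(1-qz)^2$ is a rotation of $k$. Thus a maximizer of $\mathrm{Re}\{\lambda a_2\}$ is always a rotation of $k$, and the conjecture holds for every pair containing $\lambda a_2$. As a check, (1) gives $a_2(f_\omega)=i\sin\omega+2e^{-i\omega}=2\cos\omega-i\sin\omega$, so $|a_2(f_\omega)|^2=4-3\sin^2\omega<4$ for $\omega\neq0$. So $f_\omega$ must be tested on other functionals.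

## 3. Three theorems on half-line mappings

The conjecture is false, already for functionals of rational type that involve only the value and the first derivative at a single point.

**Theorem A.** Let $0<\omega<\pi/8$, $\rho=\sin\omega$, $\zeta=i\rho$, $f=f_\omega$. Then $f\in S$ is not a rotation of $k$. Put
$$L_1(g)=-i\,\frac{g'(\zeta)}{f'(\zeta)},\qquad L_2(g)=\frac{g'(\zeta)}{2f'(\zeta)}-\frac{g(\zeta)}{f(\zeta)}.$$
There is $\varepsilon_0>0$ such that $f$ maximizes $\mathrm{Re}\{L_1+\varepsilon L_2\}$ over $S$ for every $\varepsilon\in[0,\varepsilon_0]$. For $0<\varepsilon\le\varepsilon_0$, the functionals $L_1$ and $L_1+\varepsilon L_2$ are nonconstant on $S$ and independent.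

**Theorem B.** Up to rotation, the $f_\omega$ ($|\omega|<\pi/2$) are exactly the functions in $S$ omitting precisely a closed half-line, and $2|\omega|$ is the angle between the half-line and the radial direction at its tip. Moreover:

* if $0<|\omega|<\pi/8$, then $f_\omega$ maximizes $\mathrm{Re}$ of two independent functionals;
* if $|\omega|=\pi/8$, then $f_\omega$ is a maximizer, but any two functionals whose real parts it maximizes are dependent;
* if $\pi/8<|\omega|<\pi/2$, then $f_\omega$ maximizes $\mathrm{Re}\{L\}$ for no continuous linear functional $L$.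

**Theorem C.** If $0<|\omega|<2\arctan\frac1{10}$, there are infinitely many continuous linear functionals $Ag''(\zeta_r)+Bg'(\zeta_r)$, with distinct points $\zeta_r$, that are linearly independent on $H_2$, each having $f_\omega$ as the unique maximizer of its real part on $S$.

Theorem C will need nothing but the area theorem, so it is a second disproof, independent of Theorem A. The full cone of functionals maximized by $f_\omega$ for $0<|\omega|<\pi/8$ is not determined here.

The following textbook facts are used; see P. L. Duren, *Univalent Functions*, Springer 1983 (Ch. 2 for the area and distortion theorems, Ch. 3 for Loewner's theory, Ch. 10 for support points). A single-slit mapping is a $g\in S$ whose omitted set is one Jordan arc from a finite point to $\infty$; $k$ and all $f_\omega$ are examples.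

**(F1) (Loewner).** Single-slit mappings are dense in $S$. For each single-slit $g\in S$ there is a continuous $\kappa:[0,\infty)\to\partial\mathbb D$ such that the solution of
$$w_t=-w\,\frac{1+\kappa w}{1-\kappa w},\qquad w(z,0)=z,$$
satisfies $e^tw(z,t)\to g(z)$ locally uniformly in $\mathbb D$.

As an example, if $\kappa$ is constant, then $\frac{d}{dt}\log\frac{w}{(1+\kappa w)^2}=\frac{w_t}{w}\cdot\frac{1-\kappa w}{1+\kappa w}=-1$. So $e^tw/(1+\kappa w)^2=z/(1+\kappa z)^2$ for all $t$, and letting $t\to\infty$ we get $g(z)=z/(1+\kappa z)^2$. The choice $\kappa=-1$ gives $k$.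

**(F2).** The area theorem, and the distortion bound $|g'(z)|\ge\dfrac{1-|z|}{(1+|z|)^3}$ for $g\in S$.

**(F3) (Schiffer).** If $f\in S$ maximizes $\mathrm{Re}\{L\}$ and $L$ is nonconstant on $S$, then $f$ omits exactly an analytic arc $\Gamma$ from a finite point to $\infty$, and $\Phi(w)(dw/w)^2>0$ along $\Gamma$ (tip excepted), where $\Phi(w)=L\big(f^2/(f-w)\big)$.

For $L=a_2$ and $f=k$: the coefficient of $z^2$ in $f^2/(f-w)$ is $-1/w$, so $\Phi(w)=-1/w$, which is positive on $\Gamma=(-\infty,-\frac14]$, where $dw/w$ is real. Fact (F3) is used only for the negative parts of Theorem B.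

## 4. Testing pairs $L_1+\varepsilon M$ against rotations of $f$

Let $0<\omega<\pi/8$ and $f=f_\omega$. By (4), $\arg f'(\zeta)=4\omega=4\arcsin|\zeta|$. The classical rotation theorem says $|\arg g'(\zeta)|\le4\arcsin|\zeta|$ for $g\in S$ and $|\zeta|\le1/\sqrt2$ (we reprove it below in the range we need). So $\arg(g'(\zeta)/f'(\zeta))$ lies in $[-8\omega,0]\subset[-\pi,0]$, and
$$\mathrm{Re}\,L_1(g)=\mathrm{Im}\,\frac{g'(\zeta)}{f'(\zeta)}\le0=\mathrm{Re}\,L_1(f).$$
This gives one functional. The number $\pi/8$ is natural here: the mirror function (5) satisfies $\hat f'(\zeta)=\overline{f'(-\bar\zeta)}=\overline{f'(\zeta)}$, so $\mathrm{Re}\,L_1(\hat f)=\mathrm{Im}\,e^{-8i\omega}=-\sin8\omega$, which becomes positive just beyond $\omega=\pi/8$.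

To get a second functional, a sensible first attempt is to perturb: take some $M$ and hope that $f$ still maximizes $\mathrm{Re}(L_1+\varepsilon M)$ for small real $\varepsilon\neq0$. Try $M_1(g)=g'(\zeta)/f'(\zeta)$ or $M_0(g)=g(\zeta)/f(\zeta)$, and test against the rotations $g_\theta(z)=e^{-i\theta}f(e^{i\theta}z)$ of $f$. From (3), using the values of $1+e^{i\omega}\zeta$ and $1-e^{-i\omega}\zeta$,
$$\frac{f''(\zeta)}{f'(\zeta)}=\frac{e^{i\omega}}{1+e^{i\omega}\zeta}+\frac{3e^{-i\omega}}{1-e^{-i\omega}\zeta}=\frac4{\cos\omega},\qquad \frac{\zeta f'(\zeta)}{f(\zeta)}=\frac{e^{2i\omega}}{\cos^2\omega}=1-\tan^2\omega+2i\tan\omega .$$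
Hence, as $\theta\to0$,
$$\log\frac{g_\theta'(\zeta)}{f'(\zeta)}=i\theta\,\frac{\zeta f''(\zeta)}{f'(\zeta)}+O(\theta^2)=-4\theta\tan\omega+O(\theta^2),$$
$$\log\frac{g_\theta(\zeta)}{f(\zeta)}=i\theta\Big(\frac{\zeta f'(\zeta)}{f(\zeta)}-1\Big)+O(\theta^2)=-2\theta\tan\omega-i\theta\tan^2\omega+O(\theta^2).$$
The first line shows $\mathrm{Re}\,L_1(g_\theta)=O(\theta^2)$, whereas $\mathrm{Re}\,M_1$ changes by $-4\theta\tan\omega+O(\theta^2)$ and $\mathrm{Re}\,M_0$ by $-2\theta\tan\omega+O(\theta^2)$. For any fixed real $\varepsilon\ne0$, a small $\theta$ of the right sign makes $\mathrm{Re}(L_1+\varepsilon M_j)(g_\theta)$ larger than at $f$. The attempt stops here: along these competitors $L_1$ penalizes quadratically, while $M_0$ and $M_1$ gain linearly.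

The same computation shows the way out. Among the combinations $\mu M_1-M_0$ with $\mu$ real, the linear term of the real part is $(-4\mu+2)\theta\tan\omega$, and it cancels exactly for $\mu=\frac12$. This is $L_2$. Of course, surviving the test against rotations proves nothing about other competitors. The proof consists in showing that for every $g$ both the loss in $L_1$ and the possible gain in $L_2$ are controlled by one and the same nonnegative quantity $D$, which is quadratic in the deviation of $g$ from $f$.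

## 5. Loewner's equation at $\zeta$: the loss and the gain as integrals

Throughout this section $0<\omega\le\pi/8$ (the endpoint will be needed for Theorem B), $\rho=\sin\omega$, $\zeta=i\rho$, $f=f_\omega$, and $g\in S$ is single-slit with Loewner function $\kappa$.

**Step 1. Integral formulas for $g(\zeta)$ and $g'(\zeta)$.** The purpose is to write both logarithms as integrals over the same variable $y$ in the fixed interval $(0,\rho]$, so that different $g$ can be compared pointwise. Put $w=w(\zeta,t)$, $x=-\kappa w$ and $y=|x|=|w|$. Then $w_t=-w\frac{1-x}{1+x}$, and taking real parts of $w_t/w$,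
$$y'=-y\,\mathrm{Re}\frac{1-x}{1+x}=-y\,\frac{1-y^2}{|1+x|^2}.$$
Since $|1+x|\le1+y$, we have $y'\le-y\frac{1-y}{1+y}\le-y\frac{1-\rho}{1+\rho}$. So $y$ decreases strictly from $\rho$ to $0$, exponentially fast, and
$$dt=-\frac{|1+x|^2}{y(1-y^2)}\,dy .$$
We may use $y$ as the variable. Write $x=yu$ with $|u|=1$; since $\kappa$ and $w$ are continuous in $t$ and $y(t)$ has a continuous inverse, $u$ is a continuous function of $y\in(0,\rho]$.

Next, $\frac{d}{dt}\log(e^tw)=1-\frac{1-x}{1+x}=\frac{2x}{1+x}$. For the derivative, differentiate Loewner's equation in $z$: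
$$\frac{w_{zt}}{w_z}=-\frac{d}{dw}\Big[w\,\frac{1+\kappa w}{1-\kappa w}\Big]=-\Big[\frac{1+\kappa w}{1-\kappa w}+\frac{2\kappa w}{(1-\kappa w)^2}\Big]=-\frac{(1-x)(1+x)-2x}{(1+x)^2}=-\frac{1-2x-x^2}{(1+x)^2},$$
so
$$\frac d{dt}\log(e^tw_z)=1-\frac{1-2x-x^2}{(1+x)^2}=2-\frac2{(1+x)^2}.$$
At $t=0$ we have $w=\zeta$ and $w_z=1$. As $t\to\infty$, $e^tw\to g(\zeta)$, and $e^tw_z\to g'(\zeta)$ because locally uniform convergence passes to derivatives. Both right-hand sides are $O(y)$, so the integrals over $t$ converge. Substituting for $dt$, and using $x(1+\bar x)=x+y^2$ and $|1+x|^2/(1+x)^2=(1+\bar x)/(1+x)$, we get $g(\zeta)/\zeta=e^A$ and $g'(\zeta)=e^B$ with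
$$A=\int_0^\rho\frac{2(x+y^2)}{y(1-y^2)}\,dy,\qquad B=\int_0^\rho\frac{2\Big[\,|1+x|^2-\dfrac{1+\bar x}{1+x}\Big]}{y(1-y^2)}\,dy.\tag{7}$$

**Step 2. Only the argument of $1+x$ matters for $\mathrm{Im}\,B$ and $\mathrm{Re}(\frac12B-A)$.** This is the reason why $L_1$ and $L_2$ fit together. Write $1+x=Ne^{i\nu}$. The point $1+x$ lies on the circle of radius $y<1$ about $1$, so $|\nu|\le\nu^*:=\arcsin y\le\omega$. Since $\frac{1+\bar x}{1+x}=e^{-2i\nu}$ and $|1+x|^2=1+2\mathrm{Re}\,x+y^2$, (7) gives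
$$\mathrm{Im}\,B=\int_0^\rho\frac{2\sin2\nu}{y(1-y^2)}\,dy,\qquad \mathrm{Re}\big(\tfrac12B-A\big)=\int_0^\rho\frac{1-y^2-\cos2\nu}{y(1-y^2)}\,dy.\tag{8}$$
In the second formula the numerator is $1+2\mathrm{Re}\,x+y^2-\cos2\nu-2\mathrm{Re}\,x-2y^2$: the terms $\mathrm{Re}\,x$, which caused the linear growth of $M_0$ and $M_1$, cancel.

**Step 3. The extremal path is that of $f$.** We need to know $u$ for $f$ exactly. Since $2\nu^*\le2\omega\le\pi/4$, we have $|\sin2\nu|\le\sin2\nu^*=2y\sqrt{1-y^2}$, so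
$$|\mathrm{Im}\,B|\le\int_0^\rho\frac{4\,dy}{\sqrt{1-y^2}}=4\arcsin\rho=4\omega.\tag{9}$$
The equality $\nu=\nu^*$ means tangency, so $1+x=\sqrt{1-y^2}\,e^{i\nu^*}$ with $e^{i\nu^*}=\sqrt{1-y^2}+iy$. Thus it holds exactly for
$$x=x^*:=yu^*,\qquad u^*=-y+i\sqrt{1-y^2}=ie^{i\nu^*},\qquad |1+x^*|=\sqrt{1-y^2}.\tag{10}$$
Now let $A_f,B_f$ be the integrals (7) for the single-slit mapping $f$. By (4), $e^{B_f}=f'(\zeta)$ gives $\mathrm{Im}\,B_f\equiv4\omega\pmod{2\pi}$. By (9), $|\mathrm{Im}\,B_f|\le4\omega\le\pi/2$. Hence $\mathrm{Im}\,B_f=4\omega$, and equality holds in (9). The integrand is continuous on $(0,\rho]$, so $\sin2\nu=\sin2\nu^*$ at every $y\in(0,\rho]$. Since $2|\nu|\le2\nu^*\le\pi/4$, it follows that $\nu=\nu^*$, that is, $u=u^*$ for $f$.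

**Step 4. The deviation $D$.** For a general single-slit $g$ put
$$\Delta A=A-A_f,\qquad\Delta B=B-B_f,\qquad d(y)=|u-u^*|,$$
so that $g(\zeta)/f(\zeta)=e^{\Delta A}$ and $g'(\zeta)/f'(\zeta)=e^{\Delta B}$, and let
$$D:=-\mathrm{Im}\,\Delta B=\int_0^\rho\frac{2(\sin2\nu^*-\sin2\nu)}{y(1-y^2)}\,dy\in[0,8\omega].\tag{11}$$
The bounds come from $D=4\omega-\mathrm{Im}\,B$ and (9).

**Step 5. $D$ dominates the square of $d$.** Here we prove
$$D\ge\cos2\omega\int_0^\rho d^2\,dy.\tag{12}$$
Since $Ne^{-i\nu}=1+\bar x=1+y\bar u$, $e^{i\nu^*}=-iu^*$ and $\mathrm{Re}\,u^*=-y$,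
$$N\sin(\nu^*-\nu)=\mathrm{Im}\big(e^{i\nu^*}(1+y\bar u)\big)=-\mathrm{Re}\,(u^*+yu^*\bar u)=y\big(1-\mathrm{Re}\,u^*\bar u\big)=\tfrac y2\,d^2,$$
because $d^2=2-2\,\mathrm{Re}\,u^*\bar u$. As $N\le1+y\le2$, this gives $\sin(\nu^*-\nu)\ge\frac y4d^2$. Also $0\le\nu^*+\nu\le2\nu^*\le2\omega\le\pi/4$, so
$$\sin2\nu^*-\sin2\nu=2\sin(\nu^*-\nu)\cos(\nu^*+\nu)\ge\tfrac y2\,d^2\cos2\omega .$$
Insert this in (11) and use $1-y^2\le1$.

**Step 6. $\Delta A$ and $\Delta B$ are linear in $d$, so their squares are $O(D)$.** We prove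
$$|\Delta A|^2+|\Delta B|^2\le C_\omega D,\tag{13}$$
with a constant depending only on $\omega$; this will absorb the error when exponentials are linearized. From (7) and $|x-x^*|=yd$,
$$|\Delta A|\le\int_0^\rho\frac{2d}{1-y^2}\,dy\le\frac2{\cos^2\omega}\int_0^\rho d\,dy,$$
since $1-y^2\ge1-\rho^2=\cos^2\omega$. For $\Delta B$, first $\big||1+x|^2-|1+x^*|^2\big|=2|\mathrm{Re}(x-x^*)|\le2yd$. Second,
$$\frac{1+\bar x}{1+x}-\frac{1+\bar x^*}{1+x^*}=\frac{2i\,\mathrm{Im}[(1+\bar x)(1+x^*)]}{(1+x)(1+x^*)}=\frac{2i\,\mathrm{Im}[(1+\bar x)(x^*-x)]}{(1+x)(1+x^*)},$$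
the last equality because $(1+\bar x)(1+x)$ is real. Its modulus is at most $2yd/|1+x^*|\le2yd/\cos\omega$, by (10). Hence
$$|\Delta B|\le\int_0^\rho\frac{2(2yd+2yd/\cos\omega)}{y(1-y^2)}\,dy\le\frac8{\cos^3\omega}\int_0^\rho d\,dy .$$
By Cauchy–Schwarz and (12), $\big(\int_0^\rho d\,dy\big)^2\le\rho\int_0^\rho d^2\,dy\le\frac{\rho}{\cos2\omega}D$, and (13) follows. Moreover $d\le2$, so $|\Delta A|$ and $|\Delta B|$ are bounded by constants depending only on $\omega$.

**Step 7. The first-order part of $L_2$ has the right sign.** By (8), applied to $g$ and to $f$,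
$$\mathrm{Re}\big(\tfrac12\Delta B-\Delta A\big)=\int_0^\rho\frac{\cos2\nu^*-\cos2\nu}{y(1-y^2)}\,dy\le0,\tag{14}$$
because $|2\nu|\le2\nu^*\le\pi/4$ and the cosine decreases on $[0,\pi/4]$.

## 6. Loss $cD$ against gain $\varepsilon CD$: proof of Theorem A

Let $0<\omega<\pi/8$. We have shown in Section 1 that $f\in S$ is not a rotation of $k$. Note that $L_1(f)=-i$ and $L_2(f)=-\frac12$. Let $g$ be single-slit.

**Step 1. $L_1$ loses at least a multiple of $D$.** By (11),
$$\mathrm{Re}\,L_1(g)=\mathrm{Im}\,e^{\Delta B}=-|e^{\Delta B}|\sin D.\tag{15}$$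
Since $0\le D\le8\omega<\pi$ and the sine is concave on $[0,\pi]$, $\sin D\ge\frac{\sin8\omega}{8\omega}D$, and $\sin8\omega>0$. This is the only place where $\omega<\pi/8$ is needed rather than $\omega\le\pi/8$. By (F2) and (4), where $|f'(\zeta)|=1/(1-\rho^2)$,
$$|e^{\Delta B}|=\Big|\frac{g'(\zeta)}{f'(\zeta)}\Big|\ge\frac{(1-\rho)(1-\rho^2)}{(1+\rho)^3}.$$
Hence $\mathrm{Re}\,L_1(g)\le-cD$ with $c=c(\omega)>0$, while $\mathrm{Re}\,L_1(f)=0$.

**Step 2. $L_2$ gains at most a multiple of $D$.** We use $|e^s-1-s|\le\frac12|s|^2e^{|s|}$ for $s=\Delta A,\Delta B$, which are bounded in terms of $\omega$. With (14) and (13),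
$$\mathrm{Re}\,L_2(g)-\mathrm{Re}\,L_2(f)=\mathrm{Re}\Big[\tfrac12(e^{\Delta B}-1)-(e^{\Delta A}-1)\Big]\le\mathrm{Re}\big(\tfrac12\Delta B-\Delta A\big)+C'\big(|\Delta A|^2+|\Delta B|^2\big)\le CD,$$
where $C',C>0$ depend only on $\omega$.

**Step 3. Combination, and passage to all of $S$.** Let $\varepsilon_0=c/C$ and $0\le\varepsilon\le\varepsilon_0$. Then
$$\mathrm{Re}(L_1+\varepsilon L_2)(g)\le\mathrm{Re}(L_1+\varepsilon L_2)(f)-(c-\varepsilon C)D\le\mathrm{Re}(L_1+\varepsilon L_2)(f)$$
for every single-slit $g$. Single-slit mappings are dense in $S$ by (F1) and $L_1+\varepsilon L_2$ is continuous, so the inequality holds for every $g\in S$.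

**Step 4. Independence.** By Lemma 1 we need a suitable element of $H_2$. Take $G(z)=z^2(3\zeta-2z)$. Then $G'(z)=6z(\zeta-z)$, so $G'(\zeta)=0$, and $G(\zeta)=\zeta^3\ne0$. Hence
$$L_1(G)=0,\qquad(L_1+\varepsilon L_2)(G)=-\varepsilon\,\frac{\zeta^3}{f(\zeta)}\ne0\quad(\varepsilon>0).$$
So $L_1+\varepsilon L_2$ is not a multiple of $L_1$ on $H_2$, and it is nonconstant on $S$. Also $L_1(z^2)=-2i\zeta/f'(\zeta)\ne0$, so $L_1$ is nonconstant on $S$; and $L_1=c'(L_1+\varepsilon L_2)$ on $H_2$ with $c'>0$ is excluded by the same $G$. By Lemma 1 the two functionals are independent. $\blacksquare$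

Since $f$ maximizes the real parts of both and is not a rotation of $k$, the conjecture is disproved.

## 7. The angle $\pi/4$ at the tip: proof of Theorem B

**Step 1. Half-line mappings are the $f_\omega$.** Let $f\in S$ omit exactly a closed half-line. Its tip is not $0$, so after a rotation $e^{-i\theta}f(e^{i\theta}z)$ the tip is some $p<0$. Write its direction as $-e^{2i\omega}$ with $-\pi<2\omega\le\pi$. The value $2\omega=\pi$ is impossible, since then the half-line would contain $0$. So $|\omega|<\pi/2$, and the omitted set is $\{p(1+\tau e^{2i\omega}):\tau\ge0\}$. Hence $f(\mathbb D)=\lambda f_\omega(\mathbb D)$ with $\lambda=p/w_0>0$. Both $f$ and $\lambda f_\omega$ fix $0$ and have positive derivative there, so $f=\lambda f_\omega$ by uniqueness in the Riemann mapping theorem, and $f'(0)=f_\omega'(0)=1$ gives $\lambda=1$. The converse and the statement on the angle are in (2).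

**Step 2. Reduction to $\omega>0$.** We have $f_{-\omega}(z)=\overline{f_\omega(\bar z)}$. The map $g\mapsto g^\dagger$, $g^\dagger(z)=\overline{g(\bar z)}$, preserves $S$, and $L^\dagger(g)=\overline{L(g^\dagger)}$ is again a continuous complex-linear functional with $\mathrm{Re}\,L^\dagger(g)=\mathrm{Re}\,L(g^\dagger)$. So $f_\omega$ maximizes $\mathrm{Re}\,L$ if and only if $f_{-\omega}$ maximizes $\mathrm{Re}\,L^\dagger$, and $L\mapsto L^\dagger$ preserves positive proportionality modulo constants. From now on $\omega>0$. The case $0<\omega<\pi/8$ is Theorem A.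

**Step 3. Two properties of $\Phi$.** Let $f=f_\omega$ and, for a continuous complex-linear $L$, let $\Phi(w)=L(f^2/(f-w))$, $w\in\Gamma_\omega$. These properties turn information on the slit into information on $L$.

(i) If $f$ maximizes $\mathrm{Re}\,L$, then $\mathrm{Re}\,\Phi(w)\ge0$ on $\Gamma_\omega$. Indeed $w$ is omitted by $f$, so
$$\frac{wf}{w-f}=f-\frac{f^2}{f-w}\in S,\tag{16}$$
and $\mathrm{Re}\,L$ of it is at most $\mathrm{Re}\,L(f)$.

(ii) If $\Phi=0$ on a subarc of $\Gamma_\omega$, then $L=0$ on $H_2$ (no extremality is assumed). By continuity, $|L(g)|\le C\max_{|z|\le r}|g|$ for some $C$ and some $0<r<1$, so by the Hahn–Banach and Riesz theorems $L(g)=\int_Kg\,d\mu$ with a complex measure $\mu$ on $K=\{|z|\le r\}$. Then $\Phi(w)=\int_K\frac{f^2}{f-w}\,d\mu$ extends $\Phi$ analytically to the open set $\mathbb C\setminus f(K)$. This set is $f(\{r<|z|<1\})\cup\Gamma_\omega$. The first part is connected, and every point of $\Gamma_\omega$ is a limit of points of $f(\mathbb D)$,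 hence of $f(\{r<|z|<1\})$, because $f(K)$ is compact and disjoint from $\Gamma_\omega$. So $\mathbb C\setminus f(K)$ is connected, and $\Phi$ vanishes on it identically. For $|w|>\max_K|f|$ we expand, uniformly on $K$,
$$0=\Phi(w)=-\sum_{n\ge0}L(f^{n+2})\,w^{-n-1},$$
so $L(f^n)=0$ for all $n\ge2$. Finally let $G\in H_2$. The function $G\circ f^{-1}$ has at least a double zero at $0$, so $G=f^2\cdot(R\circ f)$ with $R$ analytic on the simply connected domain $f(\mathbb D)$. By Runge's theorem there are polynomials $p_j\to R$ locally uniformly on $f(\mathbb D)$. Then $f^2\cdot(p_j\circ f)\to G$ locally uniformly on $\mathbb D$, and $L(f^2\cdot(p_j\circ f))=0$. Hence $L(G)=0$.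

**Step 4. Schiffer's condition on $\Gamma_\omega$.** Let $f$ maximize $\mathrm{Re}\,L$, $L$ nonconstant on $S$. Along (2) we have $\frac{dw}{w}=\frac{e^{2i\omega}d\tau}{1+\tau e^{2i\omega}}$. So (F3), together with continuity of $\Phi$ at the tip, gives
$$\Phi(w)=e^{-4i\omega}(1+\tau e^{2i\omega})^2h(\tau),\qquad h(\tau)\ge0,\quad\tau\ge0.\tag{17}$$

**Step 5. The case $\pi/8<\omega<\pi/2$.** Here (i) and (17) conflict near the tip. Let $\theta(\tau)=\arg\frac{e^{2i\omega}}{1+\tau e^{2i\omega}}$. The argument of $1+\tau e^{2i\omega}$ has derivative $\sin2\omega/|1+\tau e^{2i\omega}|^2>0$ and increases from $0$ to $2\omega$, so $\theta$ decreases continuously from $2\omega>\pi/4$ to $0$. The set of $\tau$ with $\frac\pi4<\theta<\min(2\omega,\frac{3\pi}4)$ is open and nonempty. There (17) says $\Phi=|\Phi|e^{-2i\theta}$ with $\cos2\theta<0$, and $\mathrm{Re}\,\Phi\ge0$ forces $\Phi=0$. By (ii), $L=0$ on $H_2$, so $L$ is constant on $S$ by Lemma 1, a contradiction. So $f_\omega$ maximizes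 no $\mathrm{Re}\{L\}$.

**Step 6. The case $\omega=\pi/8$: $f$ is a maximizer.** Section 5 covers this value. Now $D\in[0,\pi]$, so (15) gives $\mathrm{Re}\,L_1(g)=-|e^{\Delta B}|\sin D\le0=\mathrm{Re}\,L_1(f)$ for single-slit $g$, hence for all $g\in S$ by density. As before $L_1(z^2)\ne0$, so $L_1$ is nonconstant on $S$.

**Step 7. The case $\omega=\pi/8$: a second maximizer.** Let $f$ maximize $\mathrm{Re}\,L$, $L$ nonconstant on $S$. We want to determine $h$, and get a second equation for it from another maximizer. By (17), $\Phi(w_0)=e^{-i\pi/2}h(0)=-ih(0)$, so $\mathrm{Re}\,\Phi(w_0)=0$. By (16) with $w=w_0$, the function $g^*=\frac{w_0f}{w_0-f}\in S$ has $\mathrm{Re}\,L(g^*)=\mathrm{Re}\,L(f)$, so it also maximizes $\mathrm{Re}\,L$. (By Section 1, $g^*$ is the mirror function $\hat f$.) Its omitted arc consists of the points $w^*=\frac{w_0w}{w_0-w}$, $w\in\Gamma_\omega\setminus\{w_0\}$, and of its tip $-w_0$, which corresponds to $w=\infty$. For $w\in\Gamma_\omega\setminus\{w_0\}$,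
$$g^*-w^*=\frac{w_0^2(f-w)}{(w_0-f)(w_0-w)},\qquad\frac{g^{*2}}{g^*-w^*}=\frac{f^2(w_0-w)}{(w_0-f)(f-w)}=\frac{f^2}{f-w}-\frac{f^2}{f-w_0},$$
so the function in (F3) for $g^*$ is $\Phi(w)-\Phi(w_0)$. With $w_0-w=-w_0\tau e^{2i\omega}$,
$$\frac{dw^*}{w^*}=\frac{dw}{w}+\frac{dw}{w_0-w}=\frac{w_0\,dw}{w(w_0-w)}=-\frac{d\tau}{\tau(1+\tau e^{2i\omega})}.$$
So (F3) for $g^*$ gives, for $\tau>0$, $(\Phi(w)-\Phi(w_0))(1+\tau e^{i\pi/4})^{-2}\ge0$. By (17) this reads
$$-i\Big[h(\tau)-h(0)(1+\tau e^{i\pi/4})^{-2}\Big]\ge0 .$$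
The bracket must have zero real part, so
$$h(\tau)=h(0)\,\mathrm{Re}\,(1+\tau e^{i\pi/4})^{-2}.\tag{18}$$

**Step 8. The case $\omega=\pi/8$: dependence.** If $h(0)=0$, then $\Phi=0$ on $\Gamma_\omega$ by (18) and (17), and $L$ is constant on $S$ by (ii), a contradiction. So $h(0)>0$, and $\Phi$ is determined on $\Gamma_\omega$ up to the positive factor $h(0)$. Let $f$ also maximize $\mathrm{Re}\,M$, and let $c>0$ be the quotient of the two values $h(0)$ belonging to $L$ and $M$. Then the function $\Phi$ belonging to $L-cM$ vanishes on $\Gamma_\omega$. By (ii), $L=cM$ on $H_2$, so $L$ and $M$ are dependent by Lemma 1. $\blacksquare$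

## 8. Second derivatives in the Koebe coordinate: proof of Theorem C

By reflection (Step 2 of Section 7; $L^\dagger$ turns $Ag''(\zeta_r)+Bg'(\zeta_r)$ into $\bar Ag''(\bar\zeta_r)+\bar Bg'(\bar\zeta_r)$) we may take $0<\omega<2\arctan\frac1{10}$.

**Step 1. $f_\omega$ is $k$ composed with a disk automorphism, up to an affine map.** This lets us transport the extremal property of $k$ for $a_2$. Put
$$a=-i\tan(\omega/2),\quad|a|<\tfrac1{10},\qquad\phi(z)=\frac{z+a}{1+\bar az},\qquad\gamma=(1-|a|^2)k'(a)=(k\circ\phi)'(0).$$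
Then
$$\frac{1+\phi}{1-\phi}=\frac{(1+a)+(1+\bar a)z}{(1-a)-(1-\bar a)z}=\frac{1+a}{1-a}\,T(z),$$
because $\frac{1+\bar a}{1+a}=\frac{1+i\tan(\omega/2)}{1-i\tan(\omega/2)}=e^{i\omega}$ and $\frac{1-\bar a}{1-a}=e^{-i\omega}$. Since $k=\frac14\big[\big(\frac{1+z}{1-z}\big)^2-1\big]$, the function $k\circ\phi$ is an affine function of $T^2$, hence of $f_\omega$. Comparing values and derivatives at $0$,
$$f_\omega=\frac{k\circ\phi-k(a)}{\gamma}.\tag{19}$$

**Where the direct use of $a_2$ stops.** For $g\in S$ let $G_0\in S$ be the normalization of $h_0=g\circ\phi^{-1}$, that is, $G_0=(h_0-h_0(0))/h_0'(0)$. Then $\mathrm{Re}(2-a_2(G_0))\ge0$, with equality only for $G_0=k$, which by (19) means $g=f_\omega$. But $a_2(G_0)=h_0''(0)/(2h_0'(0))$ is a quotient and not linear in $g$. Multiplication by $h_0'(0)$ makes it linear. Since $h_0'(a)=g'(0)/\phi'(0)=1/(1-|a|^2)$ is the same for all $g$ and $G_0'(a)=h_0'(a)/h_0'(0)$, this amounts to multiplying by a constant over $G_0'(a)$. So the inequality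 needed is the one below: the extra factor must not turn $2-a_2$ out of the right half-plane. It holds because the factor is close to $1$ precisely when $2-a_2$ is small.

**Lemma 2.** If $|\alpha|\le\frac1{10}$ and $G(z)=z+a_2z^2+\cdots\in S$, then
$$\mathrm{Re}\Big[\frac{k'(\alpha)}{G'(\alpha)}(2-a_2)\Big]\ge0,$$
with equality only for $G=k$.

*Proof.* **Step i. One number $\delta$ measures the distance from $G$ to $k$.** Let $P=\sqrt{z/G}=1+\sum d_mz^m$ as in Section 2, so $d_1=-q$ with $q=a_2/2$. For $k$ we have $P=1-z$. Write $P=1-z+E$, $E=\sum_{m\ge1}e_mz^m$; then $e_1=1-q$ and $e_m=d_m$ for $m\ge2$. By (6), $|q|\le1$ and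
$$\sum_{m\ge1}(2m-1)|e_m|^2\le|1-q|^2+1-|q|^2=2(1-\mathrm{Re}\,q)=:\delta^2,\qquad0\le\delta\le2.\tag{20}$$
If $\delta=0$, then $E=0$, so $P=1-z$ and $G=k$, and the bracket is $0$. Let $\delta>0$ from now on.

**Step ii. The factor $k'(\alpha)/G'(\alpha)$ has small argument.** Let $s=|\alpha|$. By Cauchy–Schwarz and (20),
$$|E(\alpha)|\le\delta\Big(\sum_{m\ge1}\frac{s^{2m}}{2m-1}\Big)^{1/2}\le\frac{\delta s}{\sqrt{1-s^2}},$$
$$|(E-2zE')(\alpha)|\le\sum_{m\ge1}(2m-1)|e_m|s^m\le\delta\Big(\sum_{m\ge1}(2m-1)s^{2m}\Big)^{1/2}=\frac{\delta s\sqrt{1+s^2}}{1-s^2},$$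
where $\sum(2m-1)t^m=\frac{2t}{(1-t)^2}-\frac t{1-t}=\frac{t(1+t)}{(1-t)^2}$. From $G=z/P^2$ we get $G'=(P-2zP')/P^3$, and $P-2zP'=1+z+E-2zE'$. Since $k'(\alpha)=(1+\alpha)/(1-\alpha)^3$,
$$\frac{k'(\alpha)}{G'(\alpha)}=\frac{(1+\epsilon_1)^3}{1+\epsilon_2},\qquad\epsilon_1=\frac{E(\alpha)}{1-\alpha},\quad\epsilon_2=\frac{(E-2zE')(\alpha)}{1+\alpha},\quad|\epsilon_j|\le\delta\beta_j,$$
where
$$\beta_1=\frac{s}{(1-s)\sqrt{1-s^2}}<0.112,\qquad\beta_2=\frac{s\sqrt{1+s^2}}{(1-s)(1-s^2)}<0.113 .$$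
Both expressions increase with $s$; at $s=\frac1{10}$ they are $0.1116\ldots$ and $0.1127\ldots$. Since $\delta\beta_j\le2\beta_j<1$, the number $1+\epsilon_j$ has an argument of modulus at most $\arcsin(\delta\beta_j)$. The arcsine is convex on $[0,1]$ and vanishes at $0$, so $\arcsin(2\beta_j\cdot\frac\delta2)\le2\beta_j\arcsin\frac\delta2$. Hence $k'(\alpha)/G'(\alpha)$ has an argument $\tau$ with
$$|\tau|\le2(3\beta_1+\beta_2)\arcsin\tfrac\delta2<\arcsin\tfrac\delta2,$$
since $2(3\cdot0.112+0.113)=0.898<1$.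

**Step iii. The number $2-a_2$ leaves exactly this much room.** We have $2-a_2=2(1-q)$, with real part $\delta^2>0$ and modulus $2|e_1|\le2\delta$ by (20). So its argument $\xi\in(-\frac\pi2,\frac\pi2)$ satisfies $\cos\xi\ge\frac\delta2$, that is, $|\xi|\le\frac\pi2-\arcsin\frac\delta2$. Therefore $|\tau+\xi|<\frac\pi2$, and the real part in the lemma is positive. $\square$

**Step 2. The functionals.** We use not only the point corresponding to $r=0$, but all real $r$ near $0$. For $g\in S$ let $\mathcal H=g\circ(k\circ\phi)^{-1}$. It is univalent on $k(\mathbb D)=\mathbb C\setminus(-\infty,-\frac14]$, with $\mathcal H(k(a))=0$ and $\mathcal H'(k(a))=1/\gamma$. By (19), $\mathcal H$ is affine if $g=f_\omega$. For $r\in(-1,1)$ put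
$$\Lambda_r(g)=\gamma\,\mathcal H''(k(r)).$$
To see that this is of the claimed form, let $v=k\circ\phi$ and $\zeta_r=\phi^{-1}(r)=\frac{r-a}{1-\bar ar}$, so $v(\zeta_r)=k(r)$. From $g=\mathcal H\circ v$ we get $g'=\mathcal H'(v)v'$ and $g''=\mathcal H''(v)v'^2+\mathcal H'(v)v''$, so
$$\Lambda_r(g)=A_rg''(\zeta_r)+B_rg'(\zeta_r),\qquad A_r=\frac{\gamma}{v'(\zeta_r)^2}\ne0,\quad B_r=-\frac{\gamma\,v''(\zeta_r)}{v'(\zeta_r)^3}.$$
This is a continuous linear functional on $H(\mathbb D)$, and $\Lambda_r(f_\omega)=0$ because $\mathcal H$ is then affine.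

**Step 3. $\Lambda_r$ in the form of Lemma 2.** Here we move the point $k(r)$ to the origin. Let $\psi_r(z)=\frac{z+r}{1+rz}$. Then $\frac{1+\psi_r}{1-\psi_r}=\frac{1+r}{1-r}\cdot\frac{1+z}{1-z}$, so with $c_r=\big(\frac{1+r}{1-r}\big)^2>0$,
$$k\circ\psi_r=\tfrac14\big[c_r(4k+1)-1\big]=k(r)+c_rk .$$
The function $h_r=g\circ\phi^{-1}\circ\psi_r=\mathcal H(k\circ\psi_r)=\mathcal H(k(r)+c_rk)$ is univalent in $\mathbb D$, so $G_r=(h_r-h_r(0))/h_r'(0)\in S$. As $k'(0)=1$ and $k''(0)=4$, we have $h_r'(0)=c_r\mathcal H'(k(r))$ and $h_r''(0)=c_r^2\mathcal H''(k(r))+4c_r\mathcal H'(k(r))$, hence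
$$a_2(G_r)=\frac{h_r''(0)}{2h_r'(0)}=2+\frac{c_r}2\cdot\frac{\mathcal H''(k(r))}{\mathcal H'(k(r))}.\tag{21}$$
To express $\mathcal H'(k(r))$, let $\alpha_r=\psi_r^{-1}(a)=\frac{a-r}{1-ra}$ and compute $h_r'(\alpha_r)$ in two ways. By definition of $G_r$ it equals $h_r'(0)G_r'(\alpha_r)=c_r\mathcal H'(k(r))G_r'(\alpha_r)$. By the chain rule it equals $\mathcal H'(k(a))\,c_rk'(\alpha_r)=\frac1\gamma c_rk'(\alpha_r)$. So $\gamma\,\mathcal H'(k(r))=k'(\alpha_r)/G_r'(\alpha_r)$, and (21) gives
$$\Lambda_r(g)=-\frac2{c_r}\cdot\frac{k'(\alpha_r)}{G_r'(\alpha_r)}\,\big(2-a_2(G_r)\big).$$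

**Step 4. Unique maximality.** Since $|\alpha_0|=|a|<\frac1{10}$, we have $|\alpha_r|<\frac1{10}$ for all real $r$ near $0$. For these $r$, Lemma 2 gives $\mathrm{Re}\,\Lambda_r(g)\le0=\mathrm{Re}\,\Lambda_r(f_\omega)$ for all $g\in S$, with equality only if $G_r=k$. In that case $\mathcal H(k(r)+c_rk)=h_r(0)+h_r'(0)k$. As $k(r)+c_rk=k\circ\psi_r$ takes all values in $k(\mathbb D)$, $\mathcal H$ is affine. Its normalization at $k(a)$ gives $\mathcal H(w)=(w-k(a))/\gamma$, so $g=\mathcal H\circ k\circ\phi=f_\omega$ by (19).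

**Step 5. Linear independence on $H_2$.** The points $\zeta_r=\phi^{-1}(r)$ are distinct because $\phi^{-1}$ is injective, and nonzero because $\phi(0)=a\notin\mathbb R$. Given distinct $r_1,\dots,r_n$ and an index $j$, consider
$$z^2(z-\zeta_{r_j})^2\prod_{i\ne j}(z-\zeta_{r_i})^3\in H_2 .$$
It has a triple zero at each $\zeta_{r_i}$, $i\ne j$, so $\Lambda_{r_i}$ annihilates it. At $\zeta_{r_j}$ it has a zero of order exactly two, so its first derivative vanishes there and its second does not; as $A_{r_j}\ne0$, $\Lambda_{r_j}$ does not annihilate it. So the $\Lambda_r$ are linearly independent on $H_2$. In particular, by Lemma 1, each $\Lambda_r$ is nonconstant on $S$ and any two of them are independent. $\blacksquare$
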